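\title{A pseudoconvex domain on which the Bergman distance grows slowly}

\begin{abstract}
Let $D\subset\mathbb C^n$ be a bounded pseudoconvex domain with a smooth bounded plurisubharmonic exhaustion function whose modulus lies between two powers of the boundary distance $\delta$. By an estimate of B{\l}ocki, the Bergman distance from a fixed point grows at least like $\log(1/\delta)/\log\log(1/\delta)$. We show that for $n\ge2$ the factor $\log\log(1/\delta)$ cannot be removed. The example is a flat disk bundle over a planar domain with infinitely many holes. Around the $j$-th hole the bundle is twisted by a tiny rotation, and a detour toward that hole divides the boundary distance by $\sqrt j$ at bounded Bergman cost.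
\end{abstract}

\section{The question and the result}\label{sec:intro}

Let $D\subset\mathbb C^n$ be a bounded domain and let $\delta_D(z)$ be the Euclidean distance from $z\in D$ to $\partial D$. Let $A^2(D)$ be the Hilbert space of holomorphic functions on $D$ that are square integrable for Lebesgue measure. The Bergman kernel on the diagonal is
\[
K_D(z)=\sup\{|f(z)|^2:\ f\in A^2(D),\ \|f\|\le1\}=\sum_k|\phi_k(z)|^2,
\]
where $(\phi_k)$ is any orthonormal basis; it is smooth and positive. The Bergman length $b_D(p;X)$ of a vector $X=\sum_jX_j\,\partial/\partial z_j$ at $p\in D$ is defined by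
\[
b_D(p;X)^2=\sum_{j,k}\frac{\partial^2\log K_D}{\partial z_j\partial\bar z_k}(p)\,X_j\overline{X_k}.
\]
A piecewise $C^1$ curve $\gamma$ has length $\int b_D(\gamma(t);\gamma'(t))\,dt$, and $\operatorname{dist}_D(z_0,z_1)$ is the infimum of the lengths of the curves from $z_0$ to $z_1$.

How fast does $\operatorname{dist}_D(z_0,z_1)$ grow as $z_1$ approaches the boundary? In the unit disk $\Delta$ one has $K_\Delta(z)=\pi^{-1}(1-|z|^2)^{-2}$, so $b_\Delta(z;\partial_z)=\sqrt2/(1-|z|^2)$ and
\[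
\operatorname{dist}_\Delta(0,z)=\frac1{\sqrt2}\log\frac{1+|z|}{1-|z|}\ \ge\ \frac1{\sqrt2}\log\frac1{\delta_\Delta(z)} .
\]
A lower bound of the same order holds on every bounded convex domain (Example~\ref{ex:convex}). On a general pseudoconvex domain we impose a quantitative condition on the boundary: there is a $C^\infty$ plurisubharmonic exhaustion function $\rho:D\to[-1,0)$ (exhaustion means that the sets $\{\rho\le-c\}$, $c>0$, are compact) with
\begin{equation}\label{eq:H}
C_1^{-1}\delta_D(z)^{C_2}<-\rho(z)<C_1\delta_D(z)^{1/C_2}\qquad(z\in D)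
\end{equation}
for some constants $C_1,C_2>0$. In the disk, $\rho=|z|^2-1$ satisfies this with $C_2=1$. Under \eqref{eq:H} it is known that for every $z_0\in D$ there are $c_3,c_4>0$ with
\[
\operatorname{dist}_D(z_0,z_1)>c_3\log|\log(c_4\delta_D(z_1))|-1\qquad(z_1\in D),
\]
and B{\l}ocki improved this to
\begin{equation}\label{eq:Blocki}
\operatorname{dist}_D(z_0,z_1)>\frac{\log 1/\delta_D(z_1)}{C\log|\log(c_4\delta_D(z_1))|}
\end{equation}
for some $C>0$ and all $z_1$ sufficiently close to $\partial D$.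

\medskip\noindent\textbf{Question.} Let $D$ be a bounded pseudoconvex domain with an exhaustion $\rho$ as in \eqref{eq:H}. Is there, for every $z_0\in D$, a constant $C>0$ such that
\begin{equation}\label{eq:Q}
\operatorname{dist}_D(z_0,z_1)>\frac{\log 1/\delta_D(z_1)}{C}
\end{equation}
for all $z_1\in D$ with $\delta_D(z_1)$ sufficiently small?
\medskip

One is tempted to answer yes. Condition \eqref{eq:H} says that $\log1/\delta_D$ and $\log1/|\rho|$ are comparable near $\partial D$, so the Euclidean and the plurisubharmonic measures of closeness to the boundary give one logarithmic scale. Convex domains realize this scale, and \eqref{eq:Blocki} misses it only by an iterated logarithm, which looks like a loss in a proof. It is not.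

\begin{theorem}\label{thm:main}
For every $n\ge2$ there are a bounded pseudoconvex domain $D\subset\mathbb C^n$, a $C^\infty$ plurisubharmonic exhaustion $\rho:D\to[-1,0)$ satisfying \eqref{eq:H} with $C_2=4$ (in fact $-\rho\ge c\,\delta_D$ for some $c>0$), and a sequence $P_J\in D$ with $\delta_D(P_J)\to0$, such that for every $z_0\in D$ there is $C=C(z_0)$ with
\begin{equation}\label{eq:main}
\operatorname{dist}_D(z_0,P_J)\le C\,\frac{\log1/\delta_D(P_J)}{\log\log1/\delta_D(P_J)}\qquad(J\text{ large}).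
\end{equation}
Hence \eqref{eq:Q} fails for every $z_0\in D$ and every $C>0$. Together with \eqref{eq:Blocki} this gives
\[
\operatorname{dist}_D(z_0,P_J)\asymp\frac{\log1/\delta_D(P_J)}{\log\log1/\delta_D(P_J)},
\]
so for $n\ge2$ the order of growth in \eqref{eq:Blocki} is optimal under \eqref{eq:H}.
\end{theorem}

The construction needs a second variable, and we make no claim about $n=1$.

For $n=2$ the domain is $D=\{(z,w):z\in U,\ |w|<e^{-\psi(z)}\}$ with $U\subset\mathbb C$ and $\psi$ harmonic. Locally $\psi=\operatorname{Re}q$ with $q$ holomorphic, and $\tau=we^{q}$ turns $D$ into a product with fiber $\Delta$. In a global product $U\times\Delta$ the bounded function $\tau$ forces every curve to pay $\frac12\log$ of the factor by which it shrinks $1-|\tau|$. In our $D$ the function $\tau$ is multivalued, since $q$ has a small period around each hole of $U$, and this removes the obstruction. Section~\ref{sec:model} explains how, over a single annulus, and proves the estimates that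 drive the argument. Sections~\ref{sec:domain} and~\ref{sec:rho} assemble infinitely many annuli into $D$ and verify \eqref{eq:H}; it is \eqref{eq:H} that limits the gain at the $j$-th hole to a power of $j$. Section~\ref{sec:kernel} bounds $K_D$ from below, which transfers the estimates from the annulus to $D$, and Sections~\ref{sec:path} and~\ref{sec:end} construct the short path and finish the proof.

Throughout, $\Delta(a,r)$ is the open disk of center $a$ and radius $r$, planar integrals are taken with respect to area, and $C,c$ denote positive absolute constants that may change from line to line.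

\section{The extremal description of the Bergman metric}\label{sec:facts}

For $p\in D$ and a vector $X$ at $p$ put
\[
E_D(p;X)=\sup\{|Xf(p)|^2:\ f\in A^2(D),\ \|f\|\le1,\ f(p)=0\}.
\]

\begin{lemma}\label{lem:facts}
All domains below are bounded.
\begin{itemize}
\item[(i)] $b_D(p;X)^2=E_D(p;X)/K_D(p)$.
\item[(ii)] If $p\in D'\subset D$, then $b_D(p;X)^2\le \dfrac{E_{D'}(p;X)}{K_D(p)}=\dfrac{K_{D'}(p)}{K_D(p)}\,b_{D'}(p;X)^2$.
\item[(iii)] If $\Phi:D_1\to D_2$ is biholomorphic, then $K_{D_1}(p)=|\det\Phi'(p)|^2K_{D_2}(\Phi(p))$ and $E_{D_1}(p;X)=|\det\Phi'(p)|^2E_{D_2}(\Phi(p);\Phi_*X)$.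
\item[(iv)] $K_{D_1\times D_2}=K_{D_1}K_{D_2}$, so $b_{D_1\times D_2}(X_1+X_2)^2=b_{D_1}(X_1)^2+b_{D_2}(X_2)^2$.
\item[(v)] If $\phi:D\to\Delta$ is holomorphic, then $b_D(p;X)\ge|X\phi(p)|/(1-|\phi(p)|^2)$. If $\phi:D\to\{\operatorname{Re}\zeta>0\}$ is holomorphic, then $b_D(p;X)\ge|X\phi(p)|/(2\operatorname{Re}\phi(p))$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Choose an orthonormal basis $\phi_0,\phi_1,\dots$ with $\phi_k(p)=0$ for $k\ge1$ and $X\phi_k(p)=0$ for $k\ge2$. At $p$ we have $K=|\phi_0|^2$, $|XK|^2=|\phi_0|^2|X\phi_0|^2$ and $X\overline XK=|X\phi_0|^2+|X\phi_1|^2$, so $b_D^2=(K\,X\overline XK-|XK|^2)/K^2=|X\phi_1|^2/|\phi_0|^2$; and $|X\phi_1(p)|^2=E_D(p;X)$.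
(ii) Restriction to $D'$ does not increase norms, so $E_D\le E_{D'}$.
(iii) The map $f\mapsto(f\circ\Phi)\det\Phi'$ is an isometry of $A^2(D_2)$ onto $A^2(D_1)$, and if $f(\Phi(p))=0$, then $X$ applied to the image equals $\det\Phi'(p)\cdot(\Phi_*X)f$.
(iv) The products of the elements of two orthonormal bases form an orthonormal basis.
(v) Let $a=\phi(p)$ and compose $\phi$ with $(\zeta-a)/(1-\bar a\zeta)$, respectively with $(\zeta-a)/(\zeta+\bar a)$. These maps take values in $\Delta$, vanish at $a$, and have derivative $1/(1-|a|^2)$, respectively $1/(2\operatorname{Re}a)$, at $a$. So it suffices to treat $\phi:D\to\Delta$ with $\phi(p)=0$. Take $f_0$ with $\|f_0\|=1$ and $|f_0(p)|^2=K_D(p)$. Then $f=\phi f_0$ competes in $E_D$, and $|Xf(p)|^2=|X\phi(p)|^2K_D(p)$.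
\end{proof}

Part (ii) shapes the whole proof. An upper bound for $b_D$ consists of a local part, an upper bound for $E_{D'}$ on a subdomain where everything is explicit, and a global part, a lower bound for $K_D$. Part (v) describes the obstruction to be avoided.

\begin{example}\label{ex:convex}
Let $D$ be bounded and convex, $z_1\in D$, let $\zeta_1\in\partial D$ be a nearest boundary point and $\nu=(z_1-\zeta_1)/\delta_D(z_1)$. A supporting real hyperplane at $\zeta_1$ does not meet the ball of radius $\delta_D(z_1)$ about $z_1$, so it is orthogonal to $\nu$. Hence $\phi(z)=\sum_j(z-\zeta_1)_j\bar\nu_j$ maps $D$ to the right half-plane, $\phi(z_1)=\delta_D(z_1)$ and $\operatorname{Re}\phi(z_0)\ge\delta_D(z_0)$. By (v), a curve from $z_0$ to $z_1$ has length at least $\int|d\operatorname{Re}\phi|/(2\operatorname{Re}\phi)\ge\frac12\log(\delta_D(z_0)/\delta_D(z_1))$. Thus \eqref{eq:Q} holds with $C=4$ as soon as $\delta_D(z_1)<\delta_D(z_0)^2$.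
\end{example}

\section{A twisted disk bundle over an annulus}\label{sec:model}

\subsection{The metric as a variance}
For $L>0$ and $\varepsilon\ge0$ let
\[
M=\{(\zeta,\xi)\in\mathbb C^2:\ e^{-L}<|\zeta|<1,\ |\xi|<|\zeta|^{-\varepsilon}\}.
\]
With a local branch of the logarithm we use the coordinates
\[
\omega=\log\zeta,\qquad\tau=\xi e^{\varepsilon\omega},
\]
and we put $h=-\operatorname{Re}\omega\in(0,L)$, the \emph{depth}, $x=|\tau|\in[0,1)$ and $N=1/(1-x)$. In these coordinates $M$ is locally a product with fiber $\{|\tau|<1\}$, but one turn around the hole multiplies $\tau$ by $e^{2\pi i\varepsilon}$. The vectors $\partial_\omega,\partial_\tau$ are the coordinate vectors of $(\omega,\tau)$.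

The monomials $e_{lm}=\zeta^{m-1}\xi^{l-1}$, $l\ge1$, $m\in\mathbb Z$, form an orthogonal basis of $A^2(M)$, by Laurent expansion on the Reinhardt domain $M$. We call the set of $e_{lm}$ with a given $m$ \emph{column $m$}. Put
\[
\kappa=\kappa_{lm}=m-l\varepsilon,\qquad T(\kappa)=\Big(\int_0^Le^{-2\kappa(y-h)}\,dy\Big)^{-1},\qquad W_{lm}=l\,x^{2(l-1)}\,T(\kappa_{lm}),
\]
and, for $\nu\in\mathbb R$,
\[
\Sigma=\sum_{l,m}W_{lm},\qquad Q_\nu=\sum_{l,m}(\kappa-\nu)^2W_{lm},\qquad Q_\tau=\sum_{l\ge2,\,m}l(l-1)^2x^{2(l-2)}T(\kappa).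
\]

\begin{lemma}\label{lem:model}
At every point of $M$ and for every $\nu\in\mathbb R$,
\[
K_M=\frac{|\zeta|^{2\varepsilon-2}}{2\pi^2}\,\Sigma,\qquad E_M(\partial_\omega)\le\frac{|\zeta|^{2\varepsilon-2}}{2\pi^2}\,Q_\nu,\qquad E_M(\partial_\tau)\le\frac{|\zeta|^{2\varepsilon-2}}{2\pi^2}\,Q_\tau .
\]
\end{lemma}

\begin{proof}
Since $\int_{|\xi|<R}|\xi|^{2(l-1)}=\pi R^{2l}/l$, polar coordinates $|\zeta|=e^{-y}$ give
\[
\|e_{lm}\|^2=\frac\pi l\int|\zeta|^{2m-2-2l\varepsilon}=\frac{2\pi^2}{l}\int_0^Le^{-2\kappa y}\,dy .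
\]
In the coordinates $(\omega,\tau)$ we have $e_{lm}=e^{(\varepsilon-1)\omega}e^{\kappa\omega}\tau^{l-1}$. Hence $|e_{lm}|^2/\|e_{lm}\|^2=|\zeta|^{2\varepsilon-2}W_{lm}/(2\pi^2)$, and summation gives $K_M$. Let $f=\sum d_{lm}e_{lm}$ with $\|f\|\le1$ and $f(p)=0$. The series converges in $A^2(M)$, hence locally uniformly with all derivatives. As $\partial_\omega e_{lm}=(\kappa+\varepsilon-1)e_{lm}$ and $f(p)=0$,
\[
\partial_\omega f(p)=\partial_\omega f(p)-(\nu+\varepsilon-1)f(p)=\sum d_{lm}(\kappa-\nu)e_{lm}(p),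
\]
and the Cauchy--Schwarz inequality bounds $|\partial_\omega f(p)|^2$ by $\sum(\kappa-\nu)^2|e_{lm}(p)|^2/\|e_{lm}\|^2$. In the same way $|\partial_\tau f(p)|^2\le\sum|\partial_\tau e_{lm}(p)|^2/\|e_{lm}\|^2$ with $\partial_\tau e_{lm}=(l-1)e^{(\varepsilon-1)\omega}e^{\kappa\omega}\tau^{l-2}$.
\end{proof}

Regard $W_{lm}/\Sigma$ as a probability distribution on the pairs $(l,m)$. Up to a pluriharmonic term, $\log K_M$ is the logarithm of a sum of positive multiples of $e^{\kappa(\omega+\bar\omega)}$, so $b_M(\partial_\omega)^2=\partial_\omega\partial_{\bar\omega}\log K_M$ is the variance of $\kappa$, and $Q_\nu/\Sigma$ is the second moment of $\kappa$ about $\nu$. Likewise $x^2Q_\tau/\Sigma$ is the second moment of $l$ about $1$. Moving in depth is cheap where $\kappa$ is concentrated, and moving in the fiber is cheap where $l$ is not too large.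

The norm of $e_{lm}$ is distributed over the depths $y$ with density proportional to $e^{-2\kappa y}$: near the outer circle if $\kappa>0$, near the inner circle if $\kappa<0$, and evenly if $|\kappa|L$ is bounded. This is the content of the following bounds.

\begin{lemma}\label{lem:T}
\begin{itemize}
\item[(i)] If $\kappa\ge0$, then $2\kappa e^{-2\kappa h}\le T(\kappa)\le(2\kappa+\frac1L)e^{-2\kappa h}$.
\item[(ii)] If $\kappa\le0$ and $h\le L/4$, then $\frac1Le^{-2|\kappa|L}\le T(\kappa)\le\frac4Le^{-|\kappa|L}$.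
\end{itemize}
\end{lemma}

\begin{proof}
(i) We have $T(0)=1/L$. For $\kappa>0$ and $u=2\kappa L$, $T(\kappa)=\frac1L\frac{u}{1-e^{-u}}e^{-2\kappa h}$, and $u\le u/(1-e^{-u})\le1+u$; the last inequality is equivalent to $1+u\le e^u$. (ii) The integrand $e^{2|\kappa|(y-h)}$ is at most $e^{2|\kappa|L}$, and it is at least $e^{|\kappa|L}$ for $y\in[3L/4,L]$.
\end{proof}

We also record two sums. For $R\ge1$ and $p\ge0$,
\begin{equation}\label{eq:S1}
\sum_{l\ge1}l^pe^{-l/R}\le C_pR^{p+1},
\end{equation}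
because $l^pe^{-l/(2R)}\le C_pR^p$ and $\sum_{l\ge1}e^{-l/(2R)}\le2R$. For $2\le R\le N$,
\begin{equation}\label{eq:S2}
\sum_{1\le l\le R}l\,x^{2(l-1)}\ge R^2/128 ,
\end{equation}
because concavity gives $\log(1-t)\ge-2t\log2$ on $[0,\frac12]$, hence $x^{2(l-1)}\ge(1-1/R)^{2R}\ge\frac1{16}$, and $\sum_{l\le R}l\ge\frac12\lfloor R\rfloor^2\ge R^2/8$.

\subsection{No twist: depth is cheap, the fiber is expensive}\label{sub:notwist}
Let $\varepsilon=0$ and $L\ge8$. Then $M$ is the product of an annulus and $\Delta$, $W_{lm}=l\,x^{2(l-1)}T(m)$, and $Q_\nu/\Sigma=\sum_m(m-\nu)^2T(m)/\sum_mT(m)$. Let $1\le h\le L/4$. Take $\nu=1$ and keep only $T(1)\ge2e^{-2h}$ in the denominator. By Lemma~\ref{lem:T} the numerator is at most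
\[
\sum_{m\ge2}(m-1)^2(2m+1)e^{-2mh}+\frac4L\sum_{k\ge0}(k+1)^2e^{-kL}\le C\Big(e^{-4h}+\frac1L\Big).
\]
Next take $\nu=0$ and keep only $T(0)=1/L$; the numerator is at most $C(e^{-2h}+e^{-L}/L)\le Ce^{-2h}$. With $h_*=\frac12\log L\in[1,L/4]$ we obtain
\[
b_M(\partial_\omega)\le C(e^{-h}+e^{h-h_*}),\qquad b_M(\partial_\omega)\le Ce^{h_*-h}.
\]
The term $e^{-h}$ comes from the columns $m\ge2$, which cannot be neglected at small depth: $T(2)\ge4e^{-4h}>T(0)$ for $h<\frac14\log(4L)$. Using the first bound on $[1,h_*]$ and the second on $[h_*,L/4]$, we see that the radial segment from depth $1$ to depth $L/4$ has length at most $C$, whatever $L$ is. One pays only near the outer circle and near the depth $h_*$, where the function $1/\zeta$ takes over from the function $1$.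

In the fiber nothing is gained: $\tau=\xi$ is a holomorphic map $M\to\Delta$, and by Lemma~\ref{lem:facts}(v) every curve from $x$ to $x'>x$ has length at least $\int_x^{x'}dt/(1-t^2)\ge\frac12\log(N'/N)$.

\subsection{A small twist}\label{sub:twist}
Let now $\varepsilon=1/(\Lambda L)$ with $\Lambda\ge2$, and let $N\ge\Lambda$, $h\le L/4$. Over the annulus the radius $|\zeta|^{-\varepsilon}$ of the fiber grows from $1$ to $e^{1/\Lambda}$. The functions $\xi^{l-1}/\zeta$ of column $0$ have a fixed share of their norm deep in the annulus, where the fiber is wider by about $1/\Lambda$, so for them a point at small depth is never closer than about $1/\Lambda$ to the boundary of the fiber. In formulas, $\kappa_{l0}=-l\varepsilon$ and Lemma~\ref{lem:T}(ii) gives $\frac1Le^{-2l/\Lambda}\le T(\kappa_{l0})\le\frac4Le^{-l/\Lambda}$. By \eqref{eq:S2} and \eqref{eq:S1},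
\[
c\,\frac{\Lambda^2}{L}\le\sum_lW_{l0}\le C\,\frac{\Lambda^2}{L},\qquad\sum_ll^2W_{l0}\le C\,\frac{\Lambda^4}{L},
\]
uniformly as $x\to1$. If column $0$ were alone, $l$ would be of size $\Lambda$, we would have $b_M(\partial_\tau)\le C\Lambda$, and the whole interval $1-1/\Lambda\le x<1$ would have bounded length.

The columns $m\ge1$ do see the boundary of the fiber, and in them $l$ is of size $N$. If $N\le\Lambda L/2$, then $\kappa_{l1}\in[\frac12,1]$ and $T(\kappa_{l1})\ge e^{-2h}$ for $l\le N$, so column $1$ has mass at least $cN^2e^{-2h}$ by \eqref{eq:S2}. We therefore compare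
\[
\Sigma_0=\Lambda^2/L,\qquad\Sigma_1=N^2e^{-2h},
\]
which are equal at the depth $h_*=\log(N\sqrt L/\Lambda)$. The plan is to descend below $h_*$, far enough that the columns $m\ge1$ are negligible even in the second moment of $l$, to move outward in the fiber there, and to come back. The twist has a price: within column $1$ the exponent $\kappa=1-l\varepsilon$ now has spread $N\varepsilon$, which is paid over a range of depths of length about $\log L$. This limits $N/\Lambda$. We take $N\le\Lambda\sqrt L$, so that $N\varepsilon\le L^{-1/2}$.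

\begin{lemma}\label{lem:Q}
Let $L\ge e^{10}$, $\Lambda\ge2$, $\varepsilon=1/(\Lambda L)$, $1\le h\le2\log L$, $\Lambda\le N\le\Lambda\sqrt L$ and $h_*=\log(N\sqrt L/\Lambda)$. Then
\[
\Big(\frac{Q_1}{\Sigma_1}\Big)^{1/2}\le C\big(L^{-1/2}+e^{-h}+e^{h-h_*}\big),\qquad
\Big(\frac{Q_0}{\Sigma_0}\Big)^{1/2}\le C\big(L^{-1}+e^{h_*-h}\big),
\]
and, if $h=2\log L$, $(Q_\tau/\Sigma_0)^{1/2}\le C\Lambda$.
\end{lemma}

\begin{proof}
For $L\ge e^{10}$ we have $4\log L\le\sqrt L$, hence $h\le L/4$. Call $l\le\Lambda L/2$, that is $l\varepsilon\le\frac12$, the main range, and $l>\Lambda L/2$ the tail. In the main range $\kappa$ stays within $\frac12$ of $m$ and we argue column by column; in the tail the columns mix, and we use only the decay of $x^{2l}$. Since $x\ge\frac12$ and $x^{2l}\le e^{-2l/N}$, we have $x^{2(l-1)}\le4e^{-2l/N}$ and $x^{2(l-2)}\le16e^{-2l/N}$. Let $p\in\{1,3\}$.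

\emph{Columns $m\le0$.} Here $|\kappa|L=|m|L+l/\Lambda$, so Lemma~\ref{lem:T}(ii) and \eqref{eq:S1} give
\begin{equation}\label{eq:a}
\sum_ll^p\,T(\kappa_{lm})\le\frac CL\,e^{-|m|L}\Lambda^{p+1}.
\end{equation}

\emph{Columns $m\ge1$, main range.} Here $m-\frac12\le\kappa\le m$ and $T(\kappa)\le(2m+1)e^{-2mh}e^{2l\varepsilon h}$. Since $2hN\le4\log L\cdot\Lambda\sqrt L\le\Lambda L=1/\varepsilon$, we have $e^{2l\varepsilon h}\le e^{l/N}$, and \eqref{eq:S1} gives
\begin{equation}\label{eq:b}
\sum_{l\le\Lambda L/2}l^pe^{-2l/N}\,T(\kappa_{lm})\le C(2m+1)e^{-2mh}N^{p+1}.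
\end{equation}

\emph{Tail.} As $h\ge1$ and $L\ge1$, the number $(1+\kappa^2)T(\kappa)$ is at most $(1+\kappa^2)(2\kappa+1)e^{-2\kappa}$ for $\kappa\ge0$ and at most $4(1+\kappa^2)e^{-|\kappa|}$ for $\kappa<0$, hence at most $Ce^{-|\kappa|/2}$. For fixed $l$ the exponent $\kappa$ runs over a coset of $\mathbb Z$, so $\sum_m(1+\kappa^2)T(\kappa)\le C$. Moreover $\Lambda L/(2N)\ge\sqrt L/2$ and $e^{-\sqrt L/2}\le CL^{-8}\le Ce^{-4h}$. Therefore
\begin{equation}\label{eq:c}
\sum_{l>\Lambda L/2}l^pe^{-2l/N}\sum_m(1+\kappa^2)T(\kappa)\le Ce^{-\sqrt L/2}\sum_ll^pe^{-l/N}\le CN^{p+1}e^{-4h}.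
\end{equation}

\emph{The sum $Q_1$.} In the main range: for $m=1$, $(\kappa-1)^2=l^2\varepsilon^2$, and \eqref{eq:b} with $p=3$ gives $C\varepsilon^2N^4e^{-2h}\le CN^2e^{-2h}/L$; for $m\ge2$, $(\kappa-1)^2\le m^2$, and \eqref{eq:b} with $p=1$ gives $CN^2\sum_{m\ge2}m^2(2m+1)e^{-2mh}\le CN^2e^{-4h}$; for $m\le0$, $(\kappa-1)^2\le(|m|+2)^2$, and \eqref{eq:a} with $p=1$ and $x\le1$ gives $C\Lambda^2/L$. In the tail $(\kappa-1)^2\le2(1+\kappa^2)$, and \eqref{eq:c} gives $CN^2e^{-4h}$. Dividing by $\Sigma_1$ and using $\Sigma_0/\Sigma_1=e^{2(h-h_*)}$, we get $Q_1/\Sigma_1\le C(L^{-1}+e^{-2h}+e^{2(h-h_*)})$.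

\emph{The sum $Q_0$.} In the main range: for $m=0$, $\kappa^2=l^2\varepsilon^2$, and \eqref{eq:a} with $p=3$ gives $C\varepsilon^2\Lambda^4/L=C\Lambda^2/L^3$; for $m\le-1$, $\kappa^2\le(|m|+1)^2$, and \eqref{eq:a} with $p=1$ gives $C\Lambda^2e^{-L}/L\le C\Lambda^2/L^3$; for $m\ge1$, $\kappa^2\le m^2$, and \eqref{eq:b} with $p=1$ gives $CN^2e^{-2h}$. The tail is at most $CN^2e^{-4h}$. Hence $Q_0/\Sigma_0\le C(L^{-2}+e^{2(h_*-h)})$.

\emph{The sum $Q_\tau$.} Use $l(l-1)^2\le l^3$ and $p=3$. The columns $m\le0$ give $C\Lambda^4/L$; the columns $m\ge1$ in the main range and the tail give $CN^4e^{-2h}$. For $h=2\log L$ we have $N^4e^{-2h}\le\Lambda^4L^2L^{-4}\le\Lambda^4/L$, so $Q_\tau\le C\Lambda^2\Sigma_0$.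
\end{proof}

One annulus can be used once: it multiplies $N$ by $\sqrt L$. To repeat the gain we need infinitely many holes, each with a twist tuned to the value of $N$ at which the path arrives.

\section{The domain in $\mathbb C^2$}\label{sec:domain}

For $j\ge1$ put
\[
a_j=4^{-j},\qquad r_j=\frac{a_j}2e^{-j},\qquad\Lambda_0=2,\quad\Lambda_j=\Lambda_{j-1}\sqrt j=2\sqrt{j!},\qquad\varepsilon_j=\frac1{j\Lambda_{j-1}},
\]
\[
H_j=\overline{\Delta(a_j,r_j)},\qquad\Delta_j=\Delta(a_j,a_j/2),\qquad A_j=\Delta_j\setminus H_j,\qquad U=\Delta(1,1)\setminus\bigcup_jH_j,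
\]
\[
\psi(z)=\sum_{j\ge1}\varepsilon_j\log|z-a_j|,\qquad D=\{(z,w):\ z\in U,\ |w|<e^{-\psi(z)}\}.
\]
On $D$ let $x=|w|e^{\psi(z)}\in[0,1)$ and $N=1/(1-x)$. Over $A_j$ the domain will be a copy of $M$ with $L=j$ and $\Lambda=\Lambda_{j-1}$; the path reaches the $j$-th hole with $N=\Lambda_{j-1}$ and leaves it with $N=\Lambda_j$.

\medskip\noindent\emph{The base.} For $z\in\Delta_j$ we have $|z-1|<1-a_j/2$ and $a_j/2<\operatorname{Re}z<3a_j/2$. Since $\frac32a_{j+1}=\frac38a_j<\frac12a_j$, the disks $\Delta_j\subset\Delta(1,1)$ are pairwise disjoint, so $A_j\subset U$. The holes accumulate only at $0\in\partial\Delta(1,1)$. Hence $U$ is open and $\partial U=\partial\Delta(1,1)\cup\bigcup_j\partial H_j$. It is connected: the segment between two points of $U$ meets finitely many $H_j$, and each can be bypassed along a slightly larger concentric circle in $A_j$. The same argument applies to $U\cup H_j$. Both sets lie in $\{\operatorname{Re}z>0\}$.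

\medskip\noindent\emph{The weight.} On $U$ we have $r_j\le|z-a_j|<2$ and $1/r_j=2(4e)^j$, so $|\log|z-a_j||\le Cj$. Therefore
\[
|\psi|\le C\sum_j\frac1{\Lambda_{j-1}}=:B<\infty,\qquad|\nabla\psi|\le\sum_j\frac{\varepsilon_j}{r_j}=\sum_j\frac{(4e)^j}{j\sqrt{(j-1)!}}<\infty .
\]
The series for $\psi$ converges uniformly, so $\psi$ is harmonic on $U$, and $D$ is a bounded domain. The gradient is bounded because $\Lambda_j$ grows faster than every exponential, the same growth that produces the theorem.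

\begin{lemma}\label{lem:delta}
On $D$ we have $c\min(\delta_U(z),1-x)\le\delta_D(z,w)\le\min(\delta_U(z),e^B(1-x))$. In particular $\delta_D\le\delta_U\le1$.
\end{lemma}

\begin{proof}
Let $R=e^{-\psi}\in[e^{-B},e^B]$ and $B'=\sup|\nabla R|<\infty$. One leaves $D$ by moving $z$ to $\partial U$, or by moving $w$ radially by $R-|w|=R(1-x)$; this is the upper bound. Let $\sigma=\min(\delta_U(z),e^{-B}(1-x)/(1+B'))$, so that $(1+B')\sigma\le R(z)-|w|$. If $(z',w')$ lies in the ball of radius $\sigma$ about $(z,w)$, then $z'\in\Delta(z,\sigma)\subset U$ and $|w'|<|w|+\sigma\le R(z)-B'\sigma\le R(z')$. So the ball lies in $D$.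
\end{proof}

\section{The exhaustion function}\label{sec:rho}

Each piece of $\partial D$ has an obvious negative plurisubharmonic function vanishing on it. Their maximum is not smooth; the harmonic sum is a smooth substitute.

\begin{lemma}\label{lem:harm}
Let $v_1,v_2,\dots$ be finitely or countably many negative plurisubharmonic functions on a domain. If $\sum_i1/(-v_i)$ is finite and continuous, then $\rho=-\big(\sum_i1/(-v_i)\big)^{-1}$ is plurisubharmonic, and $-\rho\le-v_i$ for every $i$.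
\end{lemma}

\begin{proof}
For finitely many $s_i>0$ and $\lambda_i\ge0$ with $\sum\lambda_i=1$, the Cauchy--Schwarz inequality gives $1\le(\sum\lambda_i^2s_i)(\sum1/s_i)$, with equality when $\lambda_i$ is proportional to $1/s_i$. Hence $(\sum_i1/s_i)^{-1}=\inf\sum_i\lambda_i^2s_i$, and for countably many $s_i$ this remains true with the infimum over finitely supported $\lambda$. So $\rho=\sup_\lambda\sum_i\lambda_i^2v_i$ is a continuous supremum of plurisubharmonic functions, and such a function is plurisubharmonic.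
\end{proof}

Put
\[
v_*=x^2-1,\qquad v_0=|z-1|^2-1,\qquad v_j=2^j\Big(\frac{r_j}{|z-a_j|}-1\Big)\quad(j\ge1),
\]
\[
\rho=-\Big(\frac1{-v_*}+\frac1{-v_0}+\sum_{j\ge1}\frac1{-v_j}\Big)^{-1}.
\]
The factor $2^j$ makes the series converge. It also makes $-v_j$ large except very near $H_j$; at intermediate distances from $H_j$ the function $v_0$ takes over, because such points are close to the boundary point $0$.

\begin{proposition}\label{prop:rho}
The function $\rho$ is $C^\infty$ and plurisubharmonic on $D$, takes values in $[-1,0)$, and satisfies $c\,\delta_D\le-\rho\le C\delta_D^{1/4}$. Hence $\rho$ is an exhaustion, \eqref{eq:H} holds with $C_2=4$, and $D$ is pseudoconvex.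
\end{proposition}

\begin{proof}
All the $v$'s are negative and smooth. They are plurisubharmonic: locally $x^2=|we^q|^2$ with $q$ holomorphic and $\operatorname{Re}q=\psi$ (here harmonicity of $\psi$ is used), and the Laplacian of $|\zeta|^{-1}$ in the plane is $|\zeta|^{-3}>0$. On a compact subset of $U$ the distances $|z-a_j|$ are bounded below independently of $j$, and $r_j\to0$; so for large $j$ each derivative of $1/(-v_j)=2^{-j}(1-r_j/|z-a_j|)^{-1}$ is $O(2^{-j})$ there. The series converges in $C^\infty_{\mathrm{loc}}$, $\rho$ is smooth, and it is plurisubharmonic by Lemma~\ref{lem:harm}. Also $-\rho\le-v_*\le1$.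

\emph{Lower bound.} By Lemma~\ref{lem:delta}, $1/(-v_*)\le1/(1-x)\le e^B/\delta_D$. Next, $1/(-v_0)\le1/(1-|z-1|)\le1/\delta_U$. If $|z-a_j|\ge2r_j$, then $1/(-v_j)\le2^{1-j}$, and these terms add up to at most $2$. Since $2r_j=a_je^{-j}<a_j/2$, at most one $j$ has $|z-a_j|<2r_j$, and for it $-v_j=2^j(|z-a_j|-r_j)/|z-a_j|\ge2^j\delta_U/(2r_j)\ge\delta_U$. As $\delta_D\le\delta_U\le1$, we obtain $1/(-\rho)\le(e^B+4)/\delta_D$.

\emph{Upper bound.} If $1-x\le\delta_U$, then $-\rho\le-v_*\le2(1-x)\le C\delta_D\le C\delta_D^{1/4}$ by Lemma~\ref{lem:delta}. Otherwise $\delta_D\ge c\,\delta_U$, and it suffices to show $-\rho\le C\eta^{1/4}$ for $\eta=\delta_U(z)\le1$. Consider a point of $\partial U$ nearest to $z$.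
\begin{itemize}
\item If it lies on $\partial\Delta(1,1)$, then $-v_0\le2(1-|z-1|)=2\eta$.
\item If it lies on $\partial H_j$ and $\eta\ge r_j^2$, then $-v_0=2\operatorname{Re}z-|z|^2\le2|z|\le2(2a_j+\eta)$. Since $4e<16$, we have $r_j=\frac12(4e)^{-j}\ge\frac12a_j^2$, so $a_j\le(2r_j)^{1/2}\le\sqrt2\,\eta^{1/4}$ and $-v_0\le C\eta^{1/4}$.
\item If it lies on $\partial H_j$ and $\eta<r_j^2$, then $-v_j\le2^j\eta/r_j\le2^j\eta^{1/2}\le\eta^{1/4}$, since $\eta^{1/4}\le r_j^{1/2}\le2^{-j}$.
\end{itemize}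
The upper bound shows that $\rho$ is an exhaustion, and $\delta_D^4\le\delta_D$ gives \eqref{eq:H} for large $C_1$. Finally, $-\log(-\rho)$ is a continuous plurisubharmonic function tending to $+\infty$ at $\partial D$, so $D$ is pseudoconvex.
\end{proof}

\begin{remark}\label{rem:size}
The inequality $r_j\ge a_j^2/2$ is where \eqref{eq:H} restricts the construction. Replace $r_j$ by $\frac12a_je^{-L_j}$ with $L_j\ge1$. At a point $(z,0)$ with $|z-a_j|=2r_j$ we have $\delta_D\le r_j$, while $-v_0\ge a_j-2r_j\ge a_j/2$ gives $1/(-\rho)\le3+2/a_j$, that is $-\rho\ge a_j/3$. So for this $\rho$ the right inequality in \eqref{eq:H} forces $a_j\le3C_1r_j^{1/C_2}$, hence $L_j=O(j)$, and the gain $\sqrt{L_j}$ is at most a power of $j$.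
\end{remark}

\section{Lower bounds for the Bergman kernel}\label{sec:kernel}

Expand $f\in A^2(D)$ as $f=\sum_{l\ge1}g_l(z)w^{l-1}$ with $g_l$ holomorphic on $U$. Integration over the fibers gives $\|f\|^2=\sum_l\frac\pi l\int_U|g_l|^2e^{-2l\psi}$. So $A^2(D)$ is the orthogonal sum of the subspaces $\{g(z)w^{l-1}\}$, and $K_D$ is the sum of their kernels. As $|w|^{2(l-1)}e^{2l\psi}=x^{2(l-1)}e^{2\psi}$,
\begin{equation}\label{eq:K}
K_D(z,w)=\frac{e^{2\psi(z)}}\pi S,\qquad S=\sum_{l\ge1}l\,x^{2(l-1)}B_l(z),\qquad B_l(z)=\sup_g\frac{|g(z)|^2e^{-2l\psi(z)}}{\int_U|g|^2e^{-2l\psi}},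
\end{equation}
the supremum being over holomorphic $g\ne0$ on $U$ with finite integral. We need lower bounds for $B_l$ that are uniform in $l$, although the weights $2l\psi$ are unbounded in $l$ and have periods around infinitely many holes.

\subsection{Extension from a point}
If $\Omega\subset\Delta$ is simply connected, $0\in\Omega$, and $\varphi=\operatorname{Re}q$ is harmonic, then $g=e^{(q-q(0))/2}$ has $g(0)=1$ and $\int_\Omega|g|^2e^{-\varphi}\le\pi e^{-\varphi(0)}$. With holes, $q$ is multivalued, but the estimate survives with a larger absolute constant.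

\begin{lemma}\label{lem:ext}
Put $C_0=10\pi$. Let $\Omega\subset\Delta$ be a domain with $0\in\Omega$ and let $\varphi$ be a real harmonic function on $\Omega$. There is a holomorphic function $g$ on $\Omega$ with $g(0)=1$ and $\int_\Omega|g|^2e^{-\varphi}\le C_0e^{-\varphi(0)}$.
\end{lemma}

\begin{proof}
We look for $g=-\pi zv$ with $-\partial_{\bar z}v=\delta_0$, the Dirac mass at $0$. By duality, solving this equation with an $L^2$ bound amounts to bounding the value at $0$ of a test function by the norm of its image under the adjoint operator.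

For $\alpha\in C_c^\infty(\Omega)$ put $\partial_\varphi\alpha=\alpha_z-\varphi_z\alpha=e^{\varphi}\partial_z(\alpha e^{-\varphi})$ and $F=|\alpha|^2e^{-\varphi}$. Since $\varphi$ is real, $\partial_{\bar z}(\bar\alpha e^{-\varphi})=\overline{\partial_\varphi\alpha}\,e^{-\varphi}$, so $F_{\bar z}=(\alpha_{\bar z}\bar\alpha+\alpha\,\overline{\partial_\varphi\alpha})e^{-\varphi}$. Apply $\partial_z$ using the rule $\partial_z(\alpha_1\overline{\alpha_2}e^{-\varphi})=(\partial_\varphi\alpha_1\,\overline{\alpha_2}+\alpha_1\overline{\partial_{\bar z}\alpha_2})e^{-\varphi}$. Since $\varphi_{z\bar z}=0$, the operators $\partial_\varphi$ and $\partial_{\bar z}$ commute, and we get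
\[
F_{z\bar z}=\big(|\partial_\varphi\alpha|^2+|\alpha_{\bar z}|^2+2\operatorname{Re}\,\bar\alpha\,\partial_{\bar z}(\partial_\varphi\alpha)\big)e^{-\varphi}.
\]
Let $\mu=-\log|z|^2+2(1-|z|)$. The first term will produce $F(0)$, the second a positive term that absorbs a cross term. On $\Delta\setminus\{0\}$ we have $\mu>0$ and $\mu_{\bar z}=-z/|z|^2-z/|z|$, so $|\mu_{\bar z}|\le2/|z|$; both $\mu$ and its first derivatives are locally integrable, and $\mu_{z\bar z}=-\pi\delta_0-\frac1{2|z|}$ as distributions. Multiply the identity by $\mu$ and integrate. The left side is $-\pi F(0)-\int F/(2|z|)$. In the last term one integration by parts gives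
\[
\int\mu\,\bar\alpha e^{-\varphi}\,\partial_{\bar z}(\partial_\varphi\alpha)=-\int\mu_{\bar z}\,\bar\alpha\,\partial_\varphi\alpha\,e^{-\varphi}-\int\mu|\partial_\varphi\alpha|^2e^{-\varphi}.
\]
Rearranging,
\[
\pi F(0)+\int\frac F{2|z|}+\int\mu|\alpha_{\bar z}|^2e^{-\varphi}=\int\mu|\partial_\varphi\alpha|^2e^{-\varphi}+2\operatorname{Re}\int\mu_{\bar z}\,\bar\alpha\,\partial_\varphi\alpha\,e^{-\varphi}.
\]
Now $2|\mu_{\bar z}||\alpha||\partial_\varphi\alpha|\le\frac{|\alpha|^2}{2|z|}+2|z||\mu_{\bar z}|^2|\partial_\varphi\alpha|^2\le\frac{|\alpha|^2}{2|z|}+\frac8{|z|}|\partial_\varphi\alpha|^2$, and $\log t\le t-1$ gives $\mu\le2(\frac1{|z|}-1)+2(1-|z|)\le\frac2{|z|}$. Therefore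
\[
\pi|\alpha(0)|^2e^{-\varphi(0)}\le10\int_\Omega|\partial_\varphi\alpha|^2|z|^{-1}e^{-\varphi}<\infty\qquad(\alpha\in C_c^\infty(\Omega)).
\]
So $\partial_\varphi\alpha\mapsto e^{-\varphi(0)}\alpha(0)$ is a well-defined linear functional on a subspace of $L^2(\Omega,|z|^{-1}e^{-\varphi})$, of squared norm at most $\frac{10}\pi e^{-\varphi(0)}$. The Riesz theorem, applied on the closure of the subspace, represents it by some $u$; with $v=u/|z|$,
\[
\int|v|^2|z|e^{-\varphi}\le\frac{10}\pi e^{-\varphi(0)},\qquad\int\partial_\varphi\alpha\,\bar v\,e^{-\varphi}=e^{-\varphi(0)}\alpha(0)\quad\text{for all }\alpha .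
\]
Since $1/|z|$ is locally integrable, the Cauchy--Schwarz inequality shows $v\in L^1_{\mathrm{loc}}$. The function $\beta=\alpha e^{-\varphi}$ is an arbitrary test function and $\int\beta_z\bar v=\beta(0)$; conjugating, $-\partial_{\bar z}v=\delta_0$. As $\partial_{\bar z}(1/z)=\pi\delta_0$, the distribution $-\pi v-1/z$ is annihilated by $\partial_{\bar z}$, hence is a holomorphic function on $\Omega$ by Weyl's lemma. So $g=-\pi zv$ is holomorphic with $g(0)=1$, and $|z|<1$ gives $\int|g|^2e^{-\varphi}\le\pi^2\int|z||v|^2e^{-\varphi}\le10\pi e^{-\varphi(0)}$.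
\end{proof}

\subsection{The global counterparts of columns 1 and 0}
The first lemma produces functions that do not use the holes, like those of column $1$.

\begin{lemma}\label{lem:A}
Let $U'\subset\{\operatorname{Re}z>0\}$ be a domain, $\varphi$ harmonic on $U'$ and $z_0\in U'$. There is a holomorphic $G$ on $U'$ with $G(z_0)=1$ and $\int_{U'}|G|^2e^{-\varphi}\le4C_0(\operatorname{Re}z_0)^2e^{-\varphi(z_0)}$. In particular $B_l(z_0)\ge1/(4C_0(\operatorname{Re}z_0)^2)$ for all $z_0\in U$ and $l\ge1$.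
\end{lemma}

\begin{proof}
The map $\Theta(z)=(z-z_0)/(z+\bar z_0)$ sends the right half-plane conformally onto $\Delta$, with $\Theta(z_0)=0$ and $\Theta'(z_0)=1/(2\operatorname{Re}z_0)$. Let $g$ be given by Lemma~\ref{lem:ext} on $\Theta(U')$ for the weight $\varphi\circ\Theta^{-1}$, and put $G=2\operatorname{Re}z_0\cdot(g\circ\Theta)\,\Theta'$. The bound follows by a change of variables. For the last claim take $U'=U$, $\varphi=2l\psi$.
\end{proof}

The second lemma imitates column $0$: fill in the $j$-th hole, extend from its center, and divide by $z-a_j$. As in Section~\ref{sub:twist}, this works only for $l$ up to $\Lambda_{j-1}$.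

\begin{lemma}\label{lem:B}
If $r_j<|z-a_j|\le a_j/216$ and $1\le l\le\Lambda_{j-1}$, then $B_l(z)\ge\dfrac c{j\,|z-a_j|^2}$.
\end{lemma}

\begin{proof}
The function $\psi_j=\psi-\varepsilon_j\log|z-a_j|$ is harmonic on the domain $U_j=U\cup H_j$. Put $\theta=e^{-2l\psi_j(a_j)}$. Lemma~\ref{lem:A} gives $G$ on $U_j$ with $G(a_j)=1$ and $\int_{U_j}|G|^2e^{-2l\psi_j}\le4C_0a_j^2\theta$.

We first show that $G$ is essentially constant near $a_j$, relative to the weight. On $\Delta_j\subset U_j$ write $\psi_j=\operatorname{Re}q_j$ with $q_j$ holomorphic, and let $\tilde G=Ge^{-l(q_j-q_j(a_j))}$. Then $\tilde G(a_j)=1$, $|G|^2e^{-2l\psi_j}=\theta|\tilde G|^2$ and $\int_{\Delta_j}|\tilde G|^2\le4C_0a_j^2$. The sub-mean value inequality on disks of radius $a_j/4$ gives $|\tilde G|^2\le64C_0/\pi=640$ for $|z-a_j|\le a_j/4$. There $|\tilde G-1|\le27$, so $|\tilde G-1|\le108|z-a_j|/a_j$ by Schwarz's lemma, and $|\tilde G|\ge\frac12$ for $|z-a_j|\le a_j/216$.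

Let $g=G/(z-a_j)$, holomorphic on $U$, so that $|g|^2e^{-2l\psi}=|G|^2e^{-2l\psi_j}|z-a_j|^{-2-2l\varepsilon_j}$. Since $l\varepsilon_j\le1/j$ and $|z-a_j|/a_j\ge\frac12e^{-j}$ on $U$,
\[
|z-a_j|^{-2l\varepsilon_j}\le(2e^j)^{2/j}a_j^{-2l\varepsilon_j}\le4e^2a_j^{-2l\varepsilon_j};
\]
this is the only use of $l\le\Lambda_{j-1}$. The part $|z-a_j|\ge a_j/4$ of $\int_U|g|^2e^{-2l\psi}$ is at most $16a_j^{-2}\cdot4e^2a_j^{-2l\varepsilon_j}\cdot4C_0a_j^2\theta$. The part $r_j<|z-a_j|<a_j/4$ is at most $640\,\theta\cdot4e^2a_j^{-2l\varepsilon_j}\cdot2\pi\log(a_j/(4r_j))$, and $\log(a_j/(4r_j))\le j$. Altogether $\int_U|g|^2e^{-2l\psi}\le Cj\,a_j^{-2l\varepsilon_j}\theta$. For $|z-a_j|\le a_j/216$, on the other hand,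
\[
|g(z)|^2e^{-2l\psi(z)}=\theta|\tilde G(z)|^2|z-a_j|^{-2-2l\varepsilon_j}\ge\tfrac14|z-a_j|^{-2}a_j^{-2l\varepsilon_j}\theta .
\]
The quotient of the last two estimates is the claim.
\end{proof}

\section{A short path past each hole}\label{sec:path}

Fix $h_0=5$, $\eta_0=\frac12e^{-h_0}<\frac1{216}$ and $j_0=\lceil e^{10}\rceil$. Let $j\ge j_0$ and write $L=j$, $\Lambda=\Lambda_{j-1}$, $\varepsilon=\varepsilon_j=1/(\Lambda L)$. Then $h_0\le\frac12\log L$ and $2e^{-j}\le\eta_0/2$.

\subsection{The metric over $A_j$}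
Let $D_j'=\{(z,w)\in D:z\in A_j\}$, and let $q_j$ be holomorphic on $\Delta_j$ with $\operatorname{Re}q_j=\psi_j$, as in the proof of Lemma~\ref{lem:B}. The twists of the other holes are invisible here, since $q_j$ is single-valued. The map
\[
\Phi(z,w)=(\zeta,\xi)=\Big(\frac{z-a_j}{a_j/2},\ w\,e^{q_j(z)}(a_j/2)^\varepsilon\Big)
\]
satisfies $|\xi||\zeta|^\varepsilon=|w|e^{\psi_j}|z-a_j|^\varepsilon=x$, so it is a biholomorphism of $D_j'$ onto $M$ that respects the meaning of $x$ and $N$. It transports $\omega,\tau,h$ to $D'_j$, with $|z-a_j|=\frac{a_j}2e^{-h}$.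

\begin{proposition}\label{prop:cell}
Let $z=a_j+i\frac{a_j}2e^{-h}$ with $h_0\le h\le2\log L$, let $\Lambda\le N\le\Lambda\sqrt L$ and $h_*=\log(N\sqrt L/\Lambda)$. Then
\[
b_D(\partial_\omega)\le C\big(L^{-1/2}+e^{-h}+e^{h-h_*}\big),\qquad b_D(\partial_\omega)\le C\big(L^{-1}+e^{h_*-h}\big),
\]
and $b_D(\partial_\tau)\le C\Lambda$ if $h=2\log L$.
\end{proposition}

\begin{proof}
We have $\det\Phi'=e^{q_j}(a_j/2)^{\varepsilon-1}$, so $|\det\Phi'|^2|\zeta|^{2\varepsilon-2}=e^{2\psi_j}|z-a_j|^{2\varepsilon-2}=e^{2\psi}|z-a_j|^{-2}$. Lemma~\ref{lem:facts}(ii),(iii), Lemma~\ref{lem:model} and \eqref{eq:K} give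
\[
b_D(\partial_\omega)^2\le\frac{Q_\nu}{2\pi|z-a_j|^2S},\qquad b_D(\partial_\tau)^2\le\frac{Q_\tau}{2\pi|z-a_j|^2S}.
\]
By Lemma~\ref{lem:Q} it remains to prove $|z-a_j|^2S\ge c\max(\Sigma_0,\Sigma_1)$. Since $\operatorname{Re}z=a_j$ and $\sum_ll\,x^{2(l-1)}=(1-x^2)^{-2}\ge N^2/4$, Lemma~\ref{lem:A} gives $|z-a_j|^2S\ge\frac{a_j^2}4e^{-2h}\cdot\frac1{4C_0a_j^2}\cdot\frac{N^2}4=c\,\Sigma_1$. Since $|z-a_j|\le\eta_0a_j$, Lemma~\ref{lem:B} and \eqref{eq:S2} with $R=\Lambda$ give $|z-a_j|^2S\ge\frac cL\sum_{l\le\Lambda}l\,x^{2(l-1)}\ge c\,\Sigma_0$.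
\end{proof}

\subsection{The four moves}
Call a point of $D$ \emph{of type $j$} if $z=a_j(1+i\eta_0)$, which is the point $h=h_0$ in Proposition~\ref{prop:cell}, and $N=\Lambda_{j-1}$. The argument of $w$ is not prescribed.

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\draw[->] (0,0)--(7.8,0) node[right] {$h$};
\draw[->] (0,0)--(0,2.9) node[above] {$\log N$};
\foreach \a/\t in {0.8/$h_0$,1.75/$\frac12\log L$,3.5/$\log L$,7/$2\log L$}
  \draw (\a,0.05)--(\a,-0.05) node[below] {\small\t};
\draw (0.05,0.5)--(-0.05,0.5) node[left] {\small$\log\Lambda$};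
\draw (0.05,2.25)--(-0.05,2.25) node[left] {\small$\log(\Lambda\sqrt L)$};
\draw[thick,->] (0.8,0.5)--(7,0.5) node[midway,above] {\small Move 1};
\draw[thick,->] (7,0.5)--(7,2.25) node[midway,right] {\small Move 2};
\draw[thick,->] (7,2.25)--(0.8,2.25) node[midway,above] {\small Move 3};
\draw[dashed] (1.75,0.5)--(3.5,2.25);
\node at (1.45,1.5) {\small$\Sigma_1>\Sigma_0$};
\node at (5,1.5) {\small$\Sigma_0>\Sigma_1$};
\end{tikzpicture}
\caption{The detour toward one hole. The depth $h$ is the logarithmic distance from the outer circle of the annulus, and $N=1/(1-x)$ measures closeness to the boundary of the fiber. On the dashed line $h=h_*$ the two lower bounds $\Sigma_0=\Lambda^2/L$ and $\Sigma_1=N^2e^{-2h}$ for the normalized kernel agree. Each arrow has bounded Bergman length, and $N$ is multiplied by $\sqrt L$.}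
\label{fig:moves}
\end{figure}

\begin{proposition}\label{prop:path}
For $j\ge j_0$, every point of type $j$ can be joined to some point of type $j+1$ by a curve in $D$ of Bergman length at most $C$, with $C$ independent of $j$.
\end{proposition}

\begin{proof}
The first three moves take place over the segment $\omega=-h+i\frac\pi2$, $h_0\le h\le2\log L$, and are shown in Figure~\ref{fig:moves}. For fixed $\tau$ with $\Lambda\le N\le\Lambda\sqrt L$ we have $h_0\le\frac12\log L\le h_*\le\log L$, and Proposition~\ref{prop:cell} bounds the length of the lift of this segment by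
\begin{equation}\label{eq:len}
C\int_{h_0}^{h_*}\big(L^{-1/2}+e^{-h}+e^{h-h_*}\big)dh+C\int_{h_*}^{2\log L}\big(L^{-1}+e^{h_*-h}\big)dh\le C\Big(\frac{3\log L}{\sqrt L}+3\Big)\le C .
\end{equation}

\emph{Move 1.} Keep $\tau$ fixed, with $N=\Lambda$, and let $h$ increase from $h_0$ to $2\log L$. The length is at most $C$ by \eqref{eq:len}.

\emph{Move 2.} At $h=2\log L$ keep $\omega$ and $\arg\tau$ fixed and let $|\tau|$ increase from $1-1/\Lambda$ to $1-1/(\Lambda\sqrt L)=1-1/\Lambda_j$. The length is at most $C\Lambda\cdot\Lambda^{-1}=C$.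

\emph{Move 3.} Keep $\tau$ fixed, with $N=\Lambda_j$, and let $h$ decrease from $2\log L$ to $h_0$. The length is at most $C$ by \eqref{eq:len}.

\emph{Move 4.} It remains to travel from $a_j(1+i\eta_0)$ to $a_{j+1}(1+i\eta_0)$ without changing $x$. We go along $z=z_s=s(1+i\eta_0)$, $a_{j+1}\le s\le a_j$, where the distance to $\partial U$ is comparable to $s$, and we localize to a product. Let $V_s=\Delta(z_s,\varrho)$ with $\varrho=s\eta_0/2$. Then $V_s\subset U$:
\begin{itemize}
\item Since $s\le\frac14$, we have $1-|z-1|^2=2s-s^2(1+\eta_0^2)\ge s$, so $1-|z-1|\ge\frac12(1-|z-1|^2)\ge\frac s2>\varrho$.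
\item For $i<j$ we have $s\le a_i/4$ and $r_i\le a_i/(2e)<a_i/5$, so $|z-a_i|-r_i\ge a_i-s-r_i\ge a_i/2\ge2s>\varrho$.
\item For $i\ge j$ we have $|z-a_i|\ge\operatorname{Im}z=s\eta_0$, and $a_j\le4s$ gives $r_i\le r_j\le2se^{-j}\le s\eta_0/2$; so $|z-a_i|-r_i\ge\varrho$.
\end{itemize}
The center and the radius of $V_s$ are linear in $s$, so the union of the $V_s$ is convex, and on it $\psi=\operatorname{Re}q$ with $q$ holomorphic. During the move we keep $\tau'=we^{q}$ constant; then $x=|\tau'|$ is constant. Fix $s$ and let $D'$ be the part of $D$ over $V_s$. The map $(z',w)\mapsto(z',we^q)$ identifies $D'$ with $V_s\times\Delta$ and has Jacobian determinant $e^q$. At our point, Lemma~\ref{lem:facts}(iii),(iv), and \eqref{eq:K} with Lemma~\ref{lem:A}, give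
\[
K_{D'}=e^{2\psi}\,\frac1{\pi\varrho^2}\,\frac1{\pi(1-x^2)^2},\qquad K_D\ge\frac{e^{2\psi}}\pi\,\frac1{4C_0s^2(1-x^2)^2},
\]
so $K_{D'}/K_D\le16C_0/(\pi\eta_0^2)$. In the coordinates $(z',\tau')$ we have $b_{D'}(\partial_{z'})=\sqrt2/\varrho$ over the center of $V_s$. By Lemma~\ref{lem:facts}(ii), $b_D(\partial_{z'})\le C/s$. As $|dz|\le2|ds|$, the length is at most $C\int_{a_{j+1}}^{a_j}ds/s=C\log4$. The endpoint has $z=a_{j+1}(1+i\eta_0)$ and $N=\Lambda_j$, so it is of type $j+1$.
\end{proof}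

\section{Proof of Theorem~\ref{thm:main}}\label{sec:end}

\subsection{Dimension two}
The domain $D$ and the function $\rho$ have the required properties by Proposition~\ref{prop:rho}. Choose $P_{j_0}$ of type $j_0$ and, inductively, $P_{j+1}$ of type $j+1$ by Proposition~\ref{prop:path}. For $z_0\in D$,
\[
\operatorname{dist}_D(z_0,P_J)\le\operatorname{dist}_D(z_0,P_{j_0})+C(J-j_0)\le C'J,\qquad C'=C'(z_0).
\]
By Lemma~\ref{lem:delta}, $\delta_D(P_J)\le e^B/\Lambda_{J-1}=e^B/(2\sqrt{(J-1)!})\to0$. Put $y_J=\log1/\delta_D(P_J)$. From $k!\ge(k/e)^k$ we get $y_J\ge\frac12\log(J-1)!-B\ge\frac14J\log J$ for large $J$. The function $y/\log y$ increases for $y>e$, and $\frac14J\log J\le J^2$, so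
\[
\frac{y_J}{\log y_J}\ge\frac{\frac14J\log J}{2\log J}=\frac J8 .
\]
This proves \eqref{eq:main} with $C=8C'$. Moreover $\operatorname{dist}_D(z_0,P_J)/y_J\le4C'/\log J\to0$, so \eqref{eq:Q} fails for every $z_0$ and every $C$. Finally, $\log|\log(c_4\delta)|\le2\log\log(1/\delta)$ for small $\delta$, so \eqref{eq:Blocki} gives the inequality opposite to \eqref{eq:main}.

\subsection{Dimensions $n\ge3$}
Here constants may depend on $n$. Let $D_n=D\times\Delta^{n-2}$, with coordinates $u_1,\dots,u_{n-2}$ on the polydisk, and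
\[
\rho_n=-\Big(\frac1{-\rho}+\sum_i\frac1{1-|u_i|^2}\Big)^{-1}.
\]
This function is smooth, plurisubharmonic by Lemma~\ref{lem:harm}, and has values in $[-1,0)$. We have $\delta_{D_n}=\min(\delta_D,1-|u_1|,\dots,1-|u_{n-2}|)\le1$. From $1/(-\rho)\le C/\delta_D$ and $1/(1-|u_i|^2)\le1/(1-|u_i|)$ we get $1/(-\rho_n)\le(C+n-2)/\delta_{D_n}$. If $\delta_{D_n}=\delta_D$, then $-\rho_n\le-\rho\le C\delta_{D_n}^{1/4}$; if $\delta_{D_n}=1-|u_i|$, then $-\rho_n\le1-|u_i|^2\le2\delta_{D_n}^{1/4}$. So $c\,\delta_{D_n}\le-\rho_n\le C\delta_{D_n}^{1/4}$, and as in Proposition~\ref{prop:rho} the function $\rho_n$ is an exhaustion satisfying \eqref{eq:H} with $C_2=4$, and $D_n$ is pseudoconvex. By Lemma~\ref{lem:facts}(iv), the curves of Proposition~\ref{prop:path}, placed in $\{u=0\}$, have the same length in $D_n$ as in $D$, and $\delta_{D_n}(P_J,0)=\delta_D(P_J)$. The argument for $n=2$ applies word for word to the points $(P_J,0)$ and any base point in $D_n$. This completes the proof. \qed
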